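# Sequences escaping to infinity in $\ell^1$ and the weak closure of their range

## 1. The vectors $\sqrt{n}\,e_n$ in $\ell^2$ and in $\ell^1$

Let $(e_n)_{n\ge 1}$ be the unit basis of $\ell^2$ and put $x_n=\sqrt n\,e_n$. The norms tend to infinity, so no subsequence converges weakly. Nevertheless $0$ lies in the weak closure of $\{x_n\}$. To see this, recall that a basic weak neighborhood of $0$ is given by finitely many functionals $f_1,\dots,f_N$ and an $\varepsilon>0$: it is the set of $x$ with $|f_i(x)|<\varepsilon$ for all $i$. Suppose that such a neighborhood contained no $x_n$. Then for each $n$ we would have $\sum_{i}|f_i(x_n)|^2\ge\varepsilon^2$, that is, $n\sum_i|f_i(n)|^2\ge\varepsilon^2$. Dividing by $n$ and summing,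
$$\sum_{i=1}^N\|f_i\|_2^2=\sum_{n\ge1}\sum_{i=1}^N|f_i(n)|^2\ \ge\ \varepsilon^2\sum_{n\ge1}\frac1n=\infty ,$$
which is absurd.

The same computation with $x_n=r_ne_n$, $r_n>0$, shows that $0$ is in the weak closure whenever $\sum r_n^{-2}=\infty$. If on the other hand $\sum r_n^{-2}<\infty$, then $f=(1/r_n)_n$ belongs to $\ell^2$, and $f(x_n)=1$ for all $n$; a single functional keeps the whole sequence away from $0$. So for these sequences the border is the convergence of $\sum r_n^{-2}$.

Now do the same in $\ell^1$, whose dual is $\ell^\infty$. The functional $f=(1,1,1,\dots)$ takes the value $r_n$ at $r_ne_n$, so as soon as the $r_n$ are bounded below, the sequence $(r_ne_n)$ stays away from $0$ weakly. Multiples of basis vectors are harmless in $\ell^1$. But there are many other directions in $\ell^1$, and we may ask how fast the norms must grow so that *no* sequence with these norms has $0$ in its weak closure.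

**Definition ($w(X)$).** For a Banach space $X$ and $a>0$, consider the property: whenever $(x_n)_{n\in\mathbb N}$ is a sequence of nonzero vectors in $X$ with $\sum_n\|x_n\|^{-a}<\infty$, the vector $0$ does not belong to the weak closure of $\{x_n:\ n\in\mathbb N\}$. The number $w(X)$ is the supremum of all $a>0$ that have this property.

The property becomes weaker as $a$ decreases. Indeed, if $a<a'$ and $\sum\|x_n\|^{-a}<\infty$, then $\|x_n\|\to\infty$, so eventually $\|x_n\|^{-a'}\le\|x_n\|^{-a}$ and $\sum\|x_n\|^{-a'}<\infty$; hence the property for $a'$ implies the property for $a$. The example above says that $w(\ell^2)\le2$: for $a>2$ the norms $r_n=\sqrt n$ satisfy $\sum r_n^{-a}<\infty$, and yet $0$ is in the weak closure.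

The problem is to find the exact value of $w(\ell^1)$. Two general facts are available. By Ball's theorem, $w(X)\ge1$ for every Banach space $X$. Moreover $w(X)\ge p(X^*)$, where $p(Y)$ is the supremum of the types of $Y$. Recall that $Y$ has type $p\in[1,2]$ if there is a constant $\tau$ with
$$\mathbb E\Big\|\sum_i\varepsilon_iy_i\Big\|\le \tau\Big(\sum_i\|y_i\|^p\Big)^{1/p}$$
for all finite families $(y_i)$ in $Y$, where the $\varepsilon_i$ are independent random signs. For $X=\ell^1$ the second fact gives nothing beyond the first. To check this, identify $2^M$ coordinates of $\ell^\infty$ with $\{-1,1\}^M$ and let $\rho_1,\dots,\rho_M$ be the coordinate functions on $\{-1,1\}^M$. For any signs $\varepsilon_i$ the function $\sum_i\varepsilon_i\rho_i$ takes the value $M$ at the point $(\varepsilon_1,\dots,\varepsilon_M)$, so its sup norm is $M$. Type $p$ would require $M\le \tau M^{1/p}$ for all $M$, so $p=1$. Thus $p(\ell^\infty)=1$, and we start from $w(\ell^1)\ge1$ only.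

We shall prove the following.

**Theorem 1.** Let $(r_n)_{n\in\mathbb N}$ be positive numbers. The following are equivalent:

1. $\sum_n r_n^{-2}<\infty$;
2. for every sequence $(x_n)$ in $\ell^1$ (real or complex) with $\|x_n\|=r_n$, $0$ is not in the weak closure of $\{x_n\}$.

Consequently $w(\ell^1(\mathbb N))=2$, for real and for complex scalars, and the supremum is attained: the property holds for $a=2$ and fails for every $a>2$.

## 2. Rademacher vectors: why the exponent cannot exceed $2$

The functions $\rho_n$ that we just used also behave, inside $\ell^1$, like an orthogonal system. This gives the implication (2)$\Rightarrow$(1) of Theorem 1, by contraposition.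

Suppose that $\sum r_n^{-2}=\infty$. Every tail of the series diverges, so $\mathbb N$ splits into consecutive finite blocks $I_1,I_2,\dots$ with
$$\sum_{n\in I_q}r_n^{-2}\ge q .$$
Fix $q$ and let $m=|I_q|$. Identify the first $2^m$ coordinates of $\ell^1$ with $\{-1,1\}^m$, index the coordinate functions of this cube as $(\rho_n)_{n\in I_q}$, and put
$$x_n=r_n2^{-m}\rho_n\qquad(n\in I_q).$$
Since $|\rho_n|=1$ at all $2^m$ points, $\|x_n\|=r_n$. Doing this for every $q$ defines the whole sequence. (Different blocks use overlapping sets of coordinates; this does no harm.)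

Let $f_1,\dots,f_N\in\ell^\infty$ define a weak neighborhood of $0$; after rescaling, $\|f_i\|_\infty\le1$. For $n\in I_q$ we have $f_i(x_n)/r_n=\mathbb E[f_i\rho_n]$, where $\mathbb E$ is the uniform average over $\{-1,1\}^m$. The $\rho_n$ are orthonormal in $L^2$ of this probability space, and $\mathbb E|f_i|^2\le1$. Bessel's inequality, which holds for real and for complex $f_i$, gives $\sum_{n\in I_q}|f_i(x_n)|^2r_n^{-2}\le1$. Summing over $i$,
$$q\cdot\min_{n\in I_q}\sum_{i=1}^N|f_i(x_n)|^2\ \le\ \sum_{n\in I_q}r_n^{-2}\sum_{i=1}^N|f_i(x_n)|^2\ \le\ N. \tag{1}$$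
So some $n\in I_q$ has $\max_i|f_i(x_n)|\le\sqrt{N/q}$. Since $q$ is arbitrary and $N$ is fixed, every weak neighborhood of $0$ contains some $x_n$. Hence (2) fails. $\square$

With $r_n=(n+1)^{1/2}$ we have $\sum r_n^{-2}=\infty$, while $\sum r_n^{-a}<\infty$ for every $a>2$. So the property fails for every $a>2$, and $w(\ell^1)\le2$. What remains is (1)$\Rightarrow$(2).

## 3. One functional is too few, even in the plane

Write $x_n=r_nu_n$ with $\|u_n\|=1$, put $\sigma=\sum r_n^{-2}$ and $w_n=r_n^{-2}/\sigma$, so that $\sum w_n=1$. The first thing to try is to copy the Hilbert space argument: find one functional $f$ with $\|f\|\le1$ and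
$$|f(u_n)|\ge c\sqrt{w_n}\quad\text{for all }n, \tag{2}$$
with an absolute constant $c>0$. This would give $|f(x_n)|\ge c/\sqrt\sigma$, and we would be done.

In the real space $\ell_1^2$ this already breaks down. Let $u(s)=(s,1-|s|)$ for $s\in[-1,1]$; these are unit vectors, since $|s|+1-|s|=1$. Take $s_j=-1+2j/M$, $u_j=u(s_j)$ and $w_j=1/M$ for $j=1,\dots,M$. Let $f=(\alpha,\beta)$ with $|\alpha|,|\beta|\le1$. The function $g(s)=f(u(s))=\alpha s+\beta(1-|s|)$ is continuous, with $g(-1)=-\alpha$ and $g(1)=\alpha$, so it has a zero $s^*$. It is Lipschitz with constant at most $|\alpha|+|\beta|\le2$. Some $s_j$ with $1\le j\le M$ lies within $2/M$ of $s^*$, and therefore $|f(u_j)|\le4/M$. So (2) forces $c/\sqrt M\le4/M$, that is, $c\le4/\sqrt M$, which tends to $0$.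

One can even make a single sequence out of this. For $q\ge1$ take $M_q=4^q$ points as above and multiply the vectors by $R_q=q2^q$. The sum of the $\|x\|^{-2}$ over block $q$ is $M_qR_q^{-2}=q^{-2}$, so the total sum is finite. But every $f$ with $\|f\|\le1$ satisfies $|f(x)|\le4R_q/M_q=4q2^{-q}$ for some $x$ in block $q$, so $\inf|f(x_n)|=0$ for every single functional $f$. And yet the sequence lives in a plane and its norms tend to infinity, so of course $0$ is not in its weak closure: the two coordinate functionals together keep it away.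

The definition of the weak topology allows any fixed finite number of functionals. So we should look for an operator $T:\ell^1\to\ell_2^N$, with $N$ fixed, and ask for $|Tu_n|\ge c\sqrt{w_n}$. Such an operator with $\|T\|\le1$ is the same thing as a sequence of vectors $\varphi_k=Te_k$ in the unit ball of $\mathbb R^N$, with $Tx=\sum_kx(k)\varphi_k$. Here and below $|\cdot|$ and $\langle\cdot,\cdot\rangle$ are the Euclidean norm and scalar product.

Here is the smallest instructive case. Let $u_1=(\frac12,\frac12)$ and $u_2=(\frac12,-\frac12)$ in real $\ell_1^2$, with $w_1=w_2=\frac12$. With scalars $\varphi_1,\varphi_2\in[-1,1]$ we get $\min(|Tu_1|,|Tu_2|)=\frac12\big||\varphi_1|-|\varphi_2|\big|\le\frac12$. With vectors in $\mathbb R^2$ we can take $\varphi_1\perp\varphi_2$ of length one, and then $|Tu_1|=|Tu_2|=1/\sqrt2=\sqrt{w_n}$. This is best possible, because $|Tu_1|^2+|Tu_2|^2=\frac12(|\varphi_1|^2+|\varphi_2|^2)\le1$.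

How should the $\varphi_k$ be chosen in general? Choosing them at random, without looking at the $u_n$, does not work. If the $\varphi_k$ are independent and uniform on $S^{N-1}$, then $\mathbb E|\sum_ku(k)\varphi_k|^2=\sum_ku(k)^2$; for the Rademacher vectors $u_n=2^{-M}\rho_n$, $n\le M$, this is $2^{-M}$, whereas with equal weights we need the order $1/M$. The $\varphi_k$ must be adapted to all the $u_n$ simultaneously. That this can be done is the content of the next theorem.

**Theorem 2 (plank theorem for $\ell^1$).** Let $N\ge4$ and $\gamma_N^2=\frac{N-3}{N(N-1)}$ (so $\gamma_4^2=\frac1{12}$). Let $(u_n)$ be a finite or infinite sequence of unit vectors of real $\ell^1$, and let $w_n\ge0$ with $\sum w_n\le1$. Then there is a linear $T:\ell^1\to\ell_2^N$ with $\|T\|\le1$ and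
$$|Tu_n|\ge\gamma_N\sqrt{w_n}\quad\text{for all }n. \tag{3}$$
If $N\ge9$, the same holds with $\gamma_N^2$ replaced by $\frac{(N-3)(N-8)}{(N-1)^2}=1-O(1/N)$.

**Deduction of Theorem 1 from Theorem 2.** We need (1)$\Rightarrow$(2) and the value of $w(\ell^1)$.

*Real scalars.* Let $\|x_n\|=r_n$ and $\sigma=\sum r_n^{-2}<\infty$. Apply Theorem 2 with $N=4$, $u_n=x_n/r_n$ and $w_n=r_n^{-2}/\sigma$. Then for every $n$
$$|Tx_n|=r_n|Tu_n|\ge r_n\cdot\frac1{\sqrt{12}}\cdot\frac{r_n^{-1}}{\sqrt\sigma}=(12\sigma)^{-1/2}.$$
The four coordinates of $T$ are continuous functionals, so $\{x:\ |Tx|<(12\sigma)^{-1/2}\}$ is a weak neighborhood of $0$. It contains no $x_n$.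

*Complex scalars.* The map $Jx=(\operatorname{Re}x,\operatorname{Im}x)$ is a real-linear isomorphism of $\ell^1(\mathbb N;\mathbb C)$ onto $\ell^1(\mathbb N\times\{1,2\};\mathbb R)$, which is a copy of real $\ell^1$, and $\|x\|\le\|Jx\|\le\sqrt2\,\|x\|$. Hence $\sum\|Jx_n\|^{-2}\le\sum\|x_n\|^{-2}<\infty$, and the real case gives a real weak neighborhood of $0$ that contains no $Jx_n$. Pulling it back by $J$ gives a neighborhood of $0$, defined by continuous real-linear functionals on $\ell^1(\mathbb N;\mathbb C)$, that contains no $x_n$. The continuous real-linear functionals on a complex Banach space are exactly the real parts of the continuous complex-linear ones (given $g$, take $f(x)=g(x)-ig(ix)$). So the weak topology of the complex space is that of the underlying real space, and $0$ is not in the weak closure of $\{x_n\}$.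

*The value of $w$.* If $0<a\le2$ and $\sum\|x_n\|^{-a}<\infty$, then $\|x_n\|\to\infty$, hence $\sum\|x_n\|^{-2}<\infty$, and (1)$\Rightarrow$(2) shows that $0$ is not in the weak closure. So the property holds for all $a\le2$; by Section 2 it fails for all $a>2$. Therefore $w(\ell^1)=2$, attained. $\square$

Everything now rests on Theorem 2, and its core is a statement about finitely many vectors in finite dimension.

**Lemma 3.** Let $u_1,\dots,u_M\in\mathbb R^m$ with $\sum_k|u_n(k)|=1$, and let $w_n>0$ with $\sum_nw_n=1$. Let $N\ge4$. There are unit vectors $\varphi_1,\dots,\varphi_m\in S^{N-1}$ such that $v_n:=\sum_ku_n(k)\varphi_k$ satisfies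
$$|v_n|^2\ge\frac{N-3}{N(N-1)}\,w_n\quad\text{for all }n, \tag{4}$$
and, if $N\ge9$,
$$|v_n|^2\ge\frac{(N-3)(N-8)}{(N-1)^2}\,w_n\quad\text{for all }n. \tag{5}$$

The same vectors $\varphi_k$ will serve for all $n$, and for $N\ge9$ they will give both bounds. They are found by maximizing a weighted product of the lengths $|v_n|$.

## 4. Maximizing the weighted product of the lengths $|v_n|$

On the compact manifold $(S^{N-1})^m$ consider
$$F(\varphi)=\sum_nw_n\log\Big|\sum_ku_n(k)\varphi_k\Big|\in[-\infty,\infty). \tag{6}$$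
The logarithm punishes every small $|v_n|$, with strength $w_n$. At a maximum the quantities
$$\omega_n=\frac{w_n}{|v_n|^2}$$
appear, and Lemma 3 says precisely that all $\omega_n$ are bounded by a constant. So we look for an inequality $\sum_n\omega_nQ_n\le\text{const}$ with all $Q_n\ge0$, in which $Q_n$ is bounded below for the index $n$ that we care about.

**Step 1: a maximizer exists.** This step makes sure that calculus is allowed. Each function $\varphi\mapsto\log|v_n(\varphi)|$ is upper semicontinuous with values in $[-\infty,0]$, since $|v_n|\le\sum_k|u_n(k)|=1$; so $F$ is upper semicontinuous and attains its maximum on the compact set. We must see that $F$ is not identically $-\infty$. For each $n$ choose $k$ with $u_n(k)\ne0$. Once the other $\varphi_l$ are fixed, $v_n=0$ determines $\varphi_k$, so it holds for at most one point $\varphi_k$ of the sphere; by Fubini's theorem $\{v_n=0\}$ has measure $0$. The union of these finitely many null sets is not the whole manifold. So the maximum is finite. From now on $\varphi$ is a fixed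 maximizer. There all $v_n\ne0$, and $F$ is smooth near $\varphi$. Put $\hat v_n=v_n/|v_n|$.

**Step 2: second-order expansion along curves.** The purpose is to have both derivatives of $F$ in hand. Let $h=(h_k)$ be tangential, that is, $h_k\in\mathbb R^N$ and $h_k\perp\varphi_k$. Move along great circles:
$$\varphi_k(s)=\cos(s|h_k|)\varphi_k+\sin(s|h_k|)\frac{h_k}{|h_k|}=\varphi_k+sh_k-\tfrac12s^2|h_k|^2\varphi_k+O(s^3),$$
and $\varphi_k(s)=\varphi_k$ if $h_k=0$. With
$$a_n=\sum_ku_n(k)h_k,\qquad b_n=\sum_ku_n(k)|h_k|^2\varphi_k$$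
we get $v_n(s)=v_n+sa_n-\frac12s^2b_n+O(s^3)$. Hence
$$|v_n(s)|^2=|v_n|^2+2s\langle v_n,a_n\rangle+s^2\big(|a_n|^2-\langle v_n,b_n\rangle\big)+O(s^3).$$
Using $\log(1+\delta)=\delta-\frac12\delta^2+O(\delta^3)$ and $\log|v_n(s)|=\frac12\log|v_n(s)|^2$,
$$\log|v_n(s)|=\log|v_n|+s\frac{\langle v_n,a_n\rangle}{|v_n|^2}+\frac{s^2}{2|v_n|^2}\Big(|a_n|^2-\langle v_n,b_n\rangle-2\langle\hat v_n,a_n\rangle^2\Big)+O(s^3). \tag{7}$$
The last term in the bracket comes from $-\frac14\big(2s\langle v_n,a_n\rangle/|v_n|^2\big)^2=-s^2\langle\hat v_n,a_n\rangle^2/|v_n|^2$.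

**Step 3: the first-order condition.** It supplies multipliers $\lambda_k$ whose sum we know. Multiply (7) by $w_n$ and sum over $n$. The coefficient of $s$ must vanish:
$$0=\sum_n\omega_n\langle v_n,a_n\rangle=\sum_k\langle y_k,h_k\rangle,\qquad y_k:=\sum_n\omega_nu_n(k)v_n .$$
Taking $h$ with only one nonzero component, we see that $y_k$ is orthogonal to every vector orthogonal to $\varphi_k$. Hence $y_k=\lambda_k\varphi_k$ with $\lambda_k\in\mathbb R$. Moreover
$$\sum_k\lambda_k=\sum_k\langle y_k,\varphi_k\rangle=\sum_n\omega_n\Big\langle v_n,\sum_ku_n(k)\varphi_k\Big\rangle=\sum_n\omega_n|v_n|^2=\sum_nw_n=1. \tag{8}$$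

**Step 4: the second-order condition.** This is the inequality from which everything follows. The coefficient of $s^2$ must be $\le0$. The terms with $b_n$ can be evaluated:
$$\sum_n\omega_n\langle v_n,b_n\rangle=\sum_k|h_k|^2\langle y_k,\varphi_k\rangle=\sum_k\lambda_k|h_k|^2 .$$
So
$$\sum_n\omega_n\Big(|a_n|^2-2\langle\hat v_n,a_n\rangle^2\Big)\ \le\ \sum_k\lambda_k|h_k|^2\qquad\text{for all tangential }h. \tag{9}$$

As a check, take $u_1=(\frac12,\frac12)$, $u_2=(\frac12,-\frac12)$, $w_n=\frac12$ as in Section 3. Since $|v_1|^2+|v_2|^2=1$ for unit vectors $\varphi_1,\varphi_2$, the product $|v_1||v_2|$ is largest when $|v_1|=|v_2|$, that is, when $\varphi_1\perp\varphi_2$. Then $\omega_1=\omega_2=1$, $y_1=\frac12(v_1+v_2)=\frac12\varphi_1$ and $y_2=\frac12(v_1-v_2)=\frac12\varphi_2$. So $\lambda_1=\lambda_2=\frac12$, in agreement with (8).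

## 5. Rotation fields, and a trace that cannot cancel

Two things in (9) stand in our way. The terms $-2\langle\hat v_n,a_n\rangle^2$ have the wrong sign. And we must choose $h$ so that $a_n=\sum_ku_n(k)h_k$ is large for a given $n$, subject to $h_k\perp\varphi_k$.

**Step 5: averaging over rotations removes the wrong sign.** For $a<b$ let $S_{ab}=e_ae_b^T-e_be_a^T$, an antisymmetric $N\times N$ matrix. Let $t\in\mathbb R^m$ be arbitrary. Because $\langle S_{ab}\varphi_k,\varphi_k\rangle=0$, the field $h_k=t_kS_{ab}\varphi_k$ is tangential. The corresponding $a_n$ is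
$$a_n=S_{ab}z_n,\qquad z_n=\sum_ku_n(k)t_k\varphi_k .$$
Now $S_{ab}z=z_be_a-z_ae_b$. So for $z\in\mathbb R^N$ and a unit vector $\hat v$,
$$\sum_{a<b}|S_{ab}z|^2=\sum_{a<b}(z_a^2+z_b^2)=(N-1)|z|^2,$$
$$\sum_{a<b}\langle\hat v,S_{ab}z\rangle^2=\sum_{a<b}(\hat v_az_b-\hat v_bz_a)^2=|z|^2-\langle\hat v,z\rangle^2\le|z|^2,$$
the second by Lagrange's identity. Sum (9) over all pairs $a<b$. On the left each $n$ contributes at least $\omega_n\big((N-1)-2\big)|z_n|^2$; on the right $\sum_{a<b}|h_k|^2=(N-1)t_k^2$. Hence
$$(N-3)\sum_n\omega_n\Big|\sum_ku_n(k)t_k\varphi_k\Big|^2\ \le\ (N-1)\sum_k\lambda_kt_k^2\qquad(t\in\mathbb R^m). \tag{10}$$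
This is where $N\ge4$ is used: for $N\le3$ the factor $N-3$ is not positive, and (10) gives no upper bound for the sum on the left.

Inequality (10) has the form we wanted: nonnegative terms, and for $t\in\{-1,1\}^m$ the right side is $N-1$ by (8). Fix $n$. The natural choice is $t_k=\operatorname{sgn}u_n(k)$, so that no cancellation comes from the signs of $u_n$; here $\operatorname{sgn}0:=1$. Then $z_n=\sum_k|u_n(k)|\varphi_k$. But now the vectors $\varphi_k$ themselves can cancel. This really happens at maximizers: for $M=1$ and $u_1=(\frac12,-\frac12)$ the maximum of $|v_1|=\frac12|\varphi_1-\varphi_2|$ is attained exactly when $\varphi_2=-\varphi_1$, and then $z_1=\frac12\varphi_1+\frac12\varphi_2=0$. For this choice of $t$, (10) contains no information about $\omega_1$.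

The remedy is to replace each vector $\varphi_k$ by the matrix $\varphi_k\varphi_k^T$, which does not see the sign of $\varphi_k$ and has trace $1$. Inequality (10) permits this, because $t$ is an arbitrary real vector, which may depend on the $\varphi_k$.

**Step 6: the matrix inequality.** It turns (10) into an inequality whose terms cannot be small. Fix $t\in\{-1,1\}^m$ and put
$$B_n=\sum_ku_n(k)t_k\,\varphi_k\varphi_k^T,\qquad c_n=\operatorname{tr}B_n=\sum_ku_n(k)t_k . \tag{11}$$
Apply (10) with $t_k$ replaced by $t_k\langle\varphi_k,e_i\rangle$. The inner sum becomes $\sum_ku_n(k)t_k\langle\varphi_k,e_i\rangle\varphi_k=B_ne_i$. Sum over $i=1,\dots,N$. On the left $\sum_i|B_ne_i|^2=\|B_n\|_{HS}^2$, the square of the Hilbert–Schmidt norm. On the right $\sum_k\lambda_kt_k^2\sum_i\langle\varphi_k,e_i\rangle^2=\sum_k\lambda_k=1$. Therefore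
$$\sum_n\omega_n\|B_n\|_{HS}^2\ \le\ \frac{N-1}{N-3}\qquad\text{for every }t\in\{-1,1\}^m. \tag{12}$$

**Step 7: proof of (4).** Fix $n$ and take $t_k=\operatorname{sgn}u_n(k)$. Then $c_n=\sum_k|u_n(k)|=1$. By the Cauchy–Schwarz inequality for the Hilbert–Schmidt scalar product of $B_n$ with the identity, $1=(\operatorname{tr}B_n)^2\le N\|B_n\|_{HS}^2$. All terms of (12) are nonnegative, so we may keep only the $n$-th:
$$\frac{\omega_n}N\le\omega_n\|B_n\|_{HS}^2\le\frac{N-1}{N-3},\qquad\text{that is,}\qquad|v_n|^2\ge\frac{N-3}{N(N-1)}\,w_n .$$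
The choice of $t$ depends on $n$, but the maximizer $\varphi$ does not, and (12) holds for all $t$. So the bound holds for all $n$ with the same $\varphi$. This proves (4). $\square$

In the example $u_1=(\frac12,-\frac12)$ we now have $B_1=\frac12\varphi_1\varphi_1^T+\frac12\varphi_2\varphi_2^T=\varphi_1\varphi_1^T$, with trace $1$ and Hilbert–Schmidt norm $1$, although $z_1=0$.

## 6. A second family of fields: a constant that tends to $1$ as $N\to\infty$

For Theorem 1 the bound (4) with $N=4$ is enough. But $\gamma_N\to0$ as $N$ grows, because in Step 7 we bounded $\|B_n\|_{HS}^2$ below only by $1/N$. For large $N$ one does better by using, in (9), fields for which $a_n$ is close to $c_n$ times a fixed vector.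

**Step 8: projected constant fields.** The aim is an inequality in which $c_n^2$ appears with a factor of order $N$. For $t\in\{-1,1\}^m$ and $i=1,\dots,N$ put
$$h_k^{(i)}=t_k\big(e_i-\langle e_i,\varphi_k\rangle\varphi_k\big),$$
which is tangential. With the notation (11), $a_n^{(i)}=\sum_ku_n(k)t_ke_i-B_ne_i=A_ne_i$, where $A_n=c_nI-B_n$ is symmetric. Also $|h_k^{(i)}|^2=1-\langle e_i,\varphi_k\rangle^2$, so $\sum_i|h_k^{(i)}|^2=N-1$. Since $\sum_i\langle\hat v_n,A_ne_i\rangle^2=|A_n\hat v_n|^2$, summing (9) over $i$ and using (8) gives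
$$\sum_n\omega_n\Big(\|A_n\|_{HS}^2-2|A_n\hat v_n|^2\Big)\ \le\ (N-1)\sum_k\lambda_k=N-1. \tag{13}$$

**Step 9: a lower bound for each bracket.** Here we must be careful: $t$ will be adapted to one index, and for the other indices $c_n$ may be small, so that the bracket may be negative. We bound it below by something that (12) controls. Write $x=|B_n\hat v_n|$; then $x\le\|B_n\|_{HS}$. Expanding,
$$\|A_n\|_{HS}^2=Nc_n^2-2c_n\operatorname{tr}B_n+\|B_n\|_{HS}^2=(N-2)c_n^2+\|B_n\|_{HS}^2,$$
$$|A_n\hat v_n|^2=c_n^2-2c_n\langle\hat v_n,B_n\hat v_n\rangle+x^2 .$$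
Since $|\langle\hat v_n,B_n\hat v_n\rangle|\le x$ and $\|B_n\|_{HS}^2\ge x^2$,
$$\|A_n\|_{HS}^2-2|A_n\hat v_n|^2=(N-4)c_n^2+4c_n\langle\hat v_n,B_n\hat v_n\rangle+\|B_n\|_{HS}^2-2x^2\ \ge\ (N-4)c_n^2-4|c_n|x-x^2 .$$
Finally $4|c_n|x\le4c_n^2+x^2$, because $(2|c_n|-x)^2\ge0$. So the bracket is at least
$$(N-8)c_n^2-2x^2\ \ge\ (N-8)c_n^2-2\|B_n\|_{HS}^2 .$$

**Step 10: proof of (5).** We combine the two families. Insert the last bound in (13) and use (12):
$$(N-8)\sum_n\omega_nc_n^2\ \le\ (N-1)+2\sum_n\omega_n\|B_n\|_{HS}^2\ \le\ (N-1)+\frac{2(N-1)}{N-3}=\frac{(N-1)^2}{N-3}. \tag{14}$$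
Let $N\ge9$, so that $N-8>0$ and all terms on the left are nonnegative. Fix $n$ and take again $t_k=\operatorname{sgn}u_n(k)$, so $c_n=1$. Then
$$\omega_n\le\frac{(N-1)^2}{(N-3)(N-8)},$$
which is (5). This completes the proof of Lemma 3. $\square$

## 7. From finitely many coordinates to $\ell^1$

We prove Theorem 2. Let $\gamma$ be the relevant constant, $\gamma^2=\frac{N-3}{N(N-1)}$ or, if $N\ge9$, $\gamma^2=\frac{(N-3)(N-8)}{(N-1)^2}$. Indices with $w_n=0$ impose no condition and are discarded (if none remain, $T=0$ works); the rest we number $n=1,2,\dots$. If only finitely many remain, use all of them at every stage below in place of "$n\le j$".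

**Step 11: truncation.** This step makes Lemma 3 applicable. For $j\ge2$ choose $m_j\ge j$ such that the truncations $P_{m_j}u_n$ to the first $m_j$ coordinates satisfy $\|u_n-P_{m_j}u_n\|\le1/j$ for $n\le j$. Then $\|P_{m_j}u_n\|\ge1-1/j>0$. Apply Lemma 3 to the vectors $P_{m_j}u_n/\|P_{m_j}u_n\|$, $n\le j$, with the weights $w_n/\sum_{i\le j}w_i$; these add up to $1$, and they are $\ge w_n$ because $\sum_{i\le j}w_i\le1$. We obtain unit vectors $\varphi_k^{(j)}\in S^{N-1}$ for $k\le m_j$; put $\varphi_k^{(j)}=0$ for $k>m_j$. The operator $T_jx=\sum_kx(k)\varphi_k^{(j)}$ satisfies $\|T_j\|\le1$, since $|T_jx|\le\sum_k|x(k)|$. As $T_ju_n=T_jP_{m_j}u_n$,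
$$|T_ju_n|\ge\gamma\sqrt{w_n}\,\|P_{m_j}u_n\|\ge\gamma\sqrt{w_n}\,(1-1/j)\qquad(n\le j).$$

**Step 12: a limit operator.** The number $N$ of functionals does not depend on $j$, so compactness finishes the proof. By a diagonal argument pass to a subsequence of $j$'s along which $\varphi_k^{(j)}\to\varphi_k$ for every $k$; then $|\varphi_k|\le1$. Put $Tx=\sum_kx(k)\varphi_k$. Then $\|T\|\le1$. For every $x\in\ell^1$ the terms $x(k)\varphi_k^{(j)}$ converge to $x(k)\varphi_k$ and are dominated by the summable sequence $|x(k)|$, so $T_jx\to Tx$ along the subsequence. For fixed $n$ this gives $|Tu_n|=\lim|T_ju_n|\ge\gamma\sqrt{w_n}$.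

Finally, $(N-3)(N-8)=(N-1)^2-(9N-23)$, so the second constant is $1-\frac{9N-23}{(N-1)^2}=1-O(1/N)$. This proves Theorem 2, and with it Theorem 1. $\square$

## 8. Subspaces of $L^1(\mu)$, and an upper bound in every infinite-dimensional space

**Theorem 4.** Theorem 2 holds with real $L^1(\mu)$ in place of $\ell^1$, for any measure $\mu$. If $X$ is an infinite-dimensional Banach space isomorphic to a subspace of some $L^1(\mu)$, then the equivalence of Theorem 1 holds for $X$, so $w(X)=2$, attained. For every infinite-dimensional Banach space $X$, the implication (2)$\Rightarrow$(1) of Theorem 1 holds, so $w(X)\le2$.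

**Step 13: the plank theorem in real $L^1(\mu)$.** We replace truncation by simple functions. As before discard the indices with $w_n=0$, and for a finite sequence use all indices at each stage. For $j\ge2$ choose integrable simple functions $s_n^{(j)}$, $n\le j$, with $\|s_n^{(j)}-u_n\|\le1/j$; in particular $\|s_n^{(j)}\|\ge1-1/j>0$. They lie in the span of the indicators of finitely many disjoint sets $A_1,\dots,A_m$ of finite positive measure. Sending $1_{A_k}/\mu(A_k)$ to the $k$-th unit vector makes this span isometric to $\ell_1^m$: the coordinates of $s=\sum_k\alpha_k1_{A_k}$ are $\alpha_k\mu(A_k)$. Lemma 3, applied to $s_n^{(j)}/\|s_n^{(j)}\|$ with weights $w_n/\sum_{i\le j}w_i$, yields unit vectors $\varphi_k^{(j)}$. Put $\varphi^{(j)}=\sum_k\varphi_k^{(j)}1_{A_k}$, so $|\varphi^{(j)}|\le1$ everywhere, and $T_jf=\int f\varphi^{(j)}\,d\mu$. Then $\|T_j\|\le1$ and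
$$|T_js_n^{(j)}|=\Big|\sum_k\alpha_k\mu(A_k)\varphi_k^{(j)}\Big|\ge\gamma\sqrt{w_n}\,(1-1/j)\qquad\text{for }s_n^{(j)}=\sum_k\alpha_k1_{A_k} .$$
Hence $|T_ju_n|\ge\gamma\sqrt{w_n}(1-1/j)-1/j$ for $n\le j$.

The unit ball of the space of operators $L^1(\mu)\to\ell_2^N$ is compact for pointwise convergence: by Tychonoff's theorem the product over $f\in L^1(\mu)$ of the balls $\{y\in\mathbb R^N:|y|\le\|f\|\}$ is compact, and the linear maps form a closed subset of it. Let $T$ be a cluster point of $(T_j)$. Then $\|T\|\le1$. For fixed $n$, $Tu_n$ is a cluster point of $(T_ju_n)_j$, so $|Tu_n|\ge\gamma\sqrt{w_n}$.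

**Step 14: (1)$\Rightarrow$(2) for $X$ isomorphic to a subspace of $L^1(\mu)$.** We transfer the deduction of Section 3. For real $L^1(\mu)$ it applies word for word, with the plank theorem of Step 13. Complex $L^1(\mu)$ is, as a real space, isomorphic to the real $L^1$ of two disjoint copies of $\mu$, via $f\mapsto(\operatorname{Re}f,\operatorname{Im}f)$, and the complex case follows as in Section 3. The statement passes to subspaces, since restrictions of continuous functionals are continuous functionals, so that the trace of a weak neighborhood is a weak neighborhood. It passes to isomorphic copies, since an isomorphism is a homeomorphism for the weak topologies and changes norms by at most constant factors, which preserves the condition $\sum\|x_n\|^{-2}<\infty$.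

**Step 15: (2)$\Rightarrow$(1) in every infinite-dimensional $X$.** Here copies of Euclidean spaces replace the Rademacher vectors. If $X$ is complex, regard it as a real space; we saw in Section 3 that the weak topology does not change. Recall Dvoretzky's theorem: for every $m$ and every $\varepsilon>0$, an infinite-dimensional Banach space contains a $(1+\varepsilon)$-isomorphic copy of $\ell_2^m$. Let $\sum r_n^{-2}=\infty$, and take blocks $I_q$ as in Section 2. With $m=|I_q|$ there is a linear $V:\ell_2^m\to X$ with $|z|\le\|Vz\|\le2|z|$. Let $(e_n)_{n\in I_q}$ be the unit basis of $\ell_2^m$ and put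
$$x_n=r_n\frac{Ve_n}{\|Ve_n\|}\qquad(n\in I_q),$$
so $\|x_n\|=r_n$. Let $f_1,\dots,f_N\in X^*$ with $\|f_i\|\le1$. Then $f_i\circ V$ is a functional on $\ell_2^m$ of norm at most $2$, and $\|Ve_n\|\ge1$, so
$$\sum_{n\in I_q}|f_i(x_n)|^2r_n^{-2}\le\sum_{n\in I_q}|f_i(Ve_n)|^2\le4 .$$
As in (1), $q\cdot\min_{n\in I_q}\sum_i|f_i(x_n)|^2\le4N$, and some $n\in I_q$ satisfies $\max_i|f_i(x_n)|\le\sqrt{4N/q}$. As $q$ is arbitrary, $0$ is in the weak closure of $\{x_n\}$. The choice $r_n=(n+1)^{1/2}$ shows that the property fails for every $a>2$, so $w(X)\le2$.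

If $X$ is infinite-dimensional and isomorphic to a subspace of $L^1(\mu)$, Steps 14 and 15 give the equivalence. The value $w(X)=2$, attained, follows as in Section 3. This proves Theorem 4. $\square$

## 9. How large can the constant be?

**Theorem 5.** Let $C_N$ be the supremum of the constants that can replace $\gamma_N$ in Theorem 2. Then
$$C_N\le k_N:=\sqrt{\frac2N}\;\frac{\Gamma(\frac{N+1}2)}{\Gamma(\frac N2)}<1 .$$
Hence
$$\frac1{4N}+O(N^{-2})\ \le\ 1-C_N\ \le\ \frac9{2N}+O(N^{-2}),$$
and in particular $C_N\to1$.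

That $C_N\le1$ is quick. For the Rademacher vectors $u_n=2^{-M}\rho_n$ with $w_n=1/M$, Bessel's inequality in each coordinate gives $\sum_n|Tu_n|^2\le\mathbb E|\varphi|^2\le1$, so some $|Tu_n|\le1/\sqrt M=\sqrt{w_n}$. To get below $1$ one uses duality in $L^1$ instead of $L^2$.

**Step 16: testing on Rademacher vectors.** This bounds an admissible constant by the mean length of a random sum. Fix $N$, and let $C>0$ be admissible in Theorem 2. For $M\ge1$ view $\{-1,1\}^M$ as $2^M$ coordinates of $\ell^1$, and apply the statement to $u_n=2^{-M}\rho_n$, $w_n=1/M$, $n\le M$. With $\varphi=(Te_k)_k$ we get a function $\varphi:\{-1,1\}^M\to\{y\in\mathbb R^N:|y|\le1\}$ such that $z_n=\mathbb E[\varphi\rho_n]=Tu_n$ satisfies $|z_n|\ge C/\sqrt M$. Let $e_n=e_n^{(M)}=z_n/|z_n|$, a unit vector of $\mathbb R^N$. Then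
$$C\sqrt M\le\sum_n|z_n|=\sum_n\langle z_n,e_n\rangle=\mathbb E\Big\langle\varphi,\sum_n\rho_ne_n\Big\rangle\le\mathbb E\Big|\sum_n\rho_ne_n\Big| .$$
So $C\le\mathbb E|Y_M|$ with $Y_M=M^{-1/2}\sum_{n\le M}\rho_ne_n^{(M)}$.

**Step 17: passage to a Gaussian vector.** We let $M\to\infty$. The covariance $\Sigma_M=\frac1M\sum_ne_ne_n^T$ of $Y_M$ is positive semidefinite with trace $1$, so along a subsequence $\Sigma_M\to\Sigma$ with $\operatorname{tr}\Sigma=1$. Fix $\theta\in\mathbb R^N$ and put $x_n=M^{-1/2}\langle\theta,e_n\rangle$, so $|x_n|\le|\theta|M^{-1/2}$. By independence of the $\rho_n$, and by $\log\cos x=-\frac12x^2+O(x^4)$ for small $x$,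
$$\mathbb E\,e^{i\langle\theta,Y_M\rangle}=\prod_{n\le M}\cos x_n=\exp\Big(-\tfrac12\theta^T\Sigma_M\theta+O\big(|\theta|^4/M\big)\Big)\ \longrightarrow\ e^{-\frac12\theta^T\Sigma\theta}$$
along the subsequence; we used $\sum_nx_n^2=\theta^T\Sigma_M\theta$ and $\sum_nx_n^4\le|\theta|^4/M$. By Lévy's continuity theorem $Y_M$ converges in distribution to a Gaussian vector $G$ with law $N(0,\Sigma)$, where $\Sigma$ may be singular. Since $\mathbb E|Y_M|^2=\operatorname{tr}\Sigma_M=1$, the variables $|Y_M|$ are uniformly integrable, so $\mathbb E|Y_M|\to\mathbb E|G|$ and $C\le\mathbb E|G|$.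

**Step 18: the best covariance.** We maximize $\mathbb E|G|$ over all $\Sigma$ of trace $1$. Diagonalizing $\Sigma$, we see that $|G|^2$ has the law of $\sum_i\sigma_ig_i^2$, where $\sigma_i\ge0$ are the eigenvalues of $\Sigma$, $\sum_i\sigma_i=1$, and the $g_i$ are independent standard Gaussian variables. Consider
$$\Phi(\sigma)=\mathbb E\Big(\sum_i\sigma_ig_i^2\Big)^{1/2}.$$
It is concave in $\sigma$, because the square root of a nonnegative linear function is concave. It is symmetric, because the $g_i$ are identically distributed and independent. Averaging $\sigma$ over its $N$ cyclic permutations gives $(1/N,\dots,1/N)$, so by concavity and symmetry $\Phi(\sigma)\le\Phi(1/N,\dots,1/N)$. With $g=(g_1,\dots,g_N)$ and polar coordinates,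
$$\mathbb E|g|=\frac{\int_0^\infty r^Ne^{-r^2/2}\,dr}{\int_0^\infty r^{N-1}e^{-r^2/2}\,dr}=\frac{2^{(N-1)/2}\,\Gamma(\frac{N+1}2)}{2^{(N-2)/2}\,\Gamma(\frac N2)}=\sqrt2\;\frac{\Gamma(\frac{N+1}2)}{\Gamma(\frac N2)} .$$
Therefore $C\le N^{-1/2}\,\mathbb E|g|=k_N$. Since $|g|$ is not almost surely constant, the Cauchy–Schwarz inequality is strict: $\mathbb E|g|<(\mathbb E|g|^2)^{1/2}=\sqrt N$, that is, $k_N<1$.

**Step 19: the asymptotics.** It remains to expand the two bounds. Stirling's formula in the form $\log\Gamma(x)=(x-\frac12)\log x-x+\frac12\log2\pi+\frac1{12x}+O(x^{-3})$ gives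
$$\log\frac{\Gamma(x+\frac12)}{\Gamma(x)}=x\log\Big(1+\frac1{2x}\Big)+\frac12\log x-\frac12+O(x^{-2})=\frac12\log x-\frac1{8x}+O(x^{-2}),$$
because the two terms $\frac1{12(x+1/2)}$ and $\frac1{12x}$ differ by $O(x^{-2})$, and $x\log(1+\frac1{2x})=\frac12-\frac1{8x}+O(x^{-2})$. With $x=N/2$ we get $k_N=1-\frac1{4N}+O(N^{-2})$, which is the lower bound for $1-C_N$. For the upper bound, Theorem 2 with $N\ge9$ says
$$C_N\ge\Big(\frac{(N-3)(N-8)}{(N-1)^2}\Big)^{1/2}=\Big(1-\frac{9N-23}{(N-1)^2}\Big)^{1/2}=1-\frac9{2N}+O(N^{-2}).$$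
Both bounds tend to $1$, so $C_N\to1$. $\blacksquare$
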